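\title{A bound on the height of superatomic Boolean algebras with $\kappa$ atoms}

\begin{abstract}
Let $\kappa$ be an uncountable cardinal such that $([\kappa]^{\le\omega},\subseteq)$ has a cofinal subset of size at most $\kappa$ and $2^\omega<2^\kappa$. We show that a single ordinal $\Omega<(2^\kappa)^+$ bounds the heights of all superatomic Boolean algebras with at most $\kappa$ atoms. Hence under GCH, and so under $\mathbf{V=L}$, for every regular uncountable $\kappa$ there are ordinals $\alpha<\kappa^{++}$ for which no superatomic Boolean algebra of height $\alpha$ has all levels of size $\kappa$. The proof records the ranks of the traces of an element on countable sets of atoms as a function, and bounds the height by the rank of that function in a well-founded order of size $2^\kappa$. We also describe the set of heights that do occur under $\mathbf{V=L}$.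
\end{abstract}

\section{The question and the results}\label{sec:intro}

A Boolean algebra is \emph{atomic} if every nonzero element lies above an atom, and \emph{superatomic} (an \emph{sBA}) if every homomorphic image of it is atomic. The trivial algebra, in which $0=1$, is allowed; it is finite and atomic. In an sBA $B$ one can factor out the atoms, find atoms again in the quotient, and repeat. Formally, define ideals $I_\alpha=I_\alpha(B)$ by recursion: $I_0=\{0\}$; $I_{\alpha+1}$ is the ideal generated by $I_\alpha$ together with all $b\in B$ such that $b/I_\alpha$ is an atom of $B/I_\alpha$; and $I_\lambda=\bigcup_{\alpha<\lambda}I_\alpha$ for limit $\lambda$. The \emph{height} $\operatorname{ht}(B)$ is the least $\delta$ such that $B/I_\delta$ is finite. It measures how long the process lasts, and the \emph{cardinal sequence} $\langle\kappa_\alpha:\alpha<\operatorname{ht}(B)\rangle$, where $\kappa_\alpha$ is the number of atoms of $B/I_\alpha$, records how many atoms appear at each stage. For an infinite cardinal $\kappa$ and an ordinal $\alpha$, a \emph{$(\kappa,\alpha)$-Boolean algebra} is an sBA of height $\alpha$ with $\kappa_\beta=\kappa$ for every $\beta<\alpha$.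 A finite algebra is a $(\kappa,0)$-Boolean algebra. In the algebra of finite and cofinite subsets of $\kappa$ the ideal $I_1$ consists of the finite sets and $B/I_1=\{0,1\}$; this is a $(\kappa,1)$-Boolean algebra.

For which $\alpha$ does a $(\kappa,\alpha)$-Boolean algebra exist? Counting gives an upper bound: an sBA with at most $\kappa$ atoms has at most $2^\kappa$ elements, hence height below $(2^\kappa)^+$ (Lemma~\ref{lem:count}). Under GCH the bound is $\kappa^{++}$. Elementary constructions give every $\alpha<\kappa^+$ (Section~\ref{sec:L}). Between $\kappa^+$ and $\kappa^{++}$ we have the following known results, which we quote without proof.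
\begin{enumerate}
\item[(A)] A $(\omega,\alpha)$-Boolean algebra exists for every $\alpha<\omega_2$. This is a theorem of ZFC, proved by Juh\'asz and Weiss \cite{JW} in the topological form given in Section~\ref{sec:L}.
\item[(B)] For every regular $\kappa$, the existence of a simplified $(\kappa,1)$-morass implies the existence of a $(\kappa,\kappa^+)$-Boolean algebra.
\item[(C)] If GCH holds, $\kappa$ is regular and $\alpha<\kappa^{++}$, then in some cardinal-preserving generic extension GCH holds and there is a $(\kappa,\alpha)$-Boolean algebra.
\end{enumerate}
We shall not need the definition of a morass, only the fact that under $\mathbf{V=L}$ there is a $(\kappa,1)$-morass for every regular uncountable $\kappa$ (Jensen; see \cite{Devlin}), and hence a simplified one \cite{Velleman}. This paper answers the following question.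

\begin{quote}
\textbf{Question.} Does $\mathbf{V=L}$ imply that a $(\kappa,\alpha)$-Boolean algebra exists for every regular cardinal $\kappa$ and every ordinal $\alpha<\kappa^{++}$?
\end{quote}

One would guess that it does. The statement holds for $\kappa=\omega$ by (A); no single height below $\kappa^{++}$ is excluded by GCH, by (C); and $\mathbf{V=L}$ reaches $\kappa^+$ by (B). Counting algebras does not suggest an obstruction either: under GCH it bounds the number of subalgebras of $\mathcal P(\kappa)$ only by $2^{2^\kappa}=\kappa^{++}$, which leaves room for an algebra of each height below $\kappa^{++}$. Nevertheless the answer is negative. Here $[\kappa]^{\le\omega}$ is the set of countable subsets of $\kappa$, and $D\subseteq[\kappa]^{\le\omega}$ is \emph{cofinal} if every countable subset of $\kappa$ is contained in a member of $D$.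

\begin{theorem}[ZFC]\label{thm:bound}
Let $\kappa$ be an uncountable cardinal such that $([\kappa]^{\le\omega},\subseteq)$ has a cofinal subset of size at most $\kappa$, and $2^\omega<2^\kappa$. Then there is an ordinal $\Omega<(2^\kappa)^+$ such that every sBA with at most $\kappa$ atoms has height at most $\Omega$.
\end{theorem}

Both hypotheses hold if $\kappa^\omega=\kappa$: the set $[\kappa]^{\le\omega}$ itself has size at most $\kappa^\omega=\kappa$, and $2^\omega\le\kappa^\omega=\kappa<2^\kappa$.

\begin{corollary}\label{cor:no}
If, in Theorem~\ref{thm:bound}, moreover $2^\kappa=\kappa^+$, then $\Omega<\kappa^{++}$, and there is no $(\kappa,\alpha)$-Boolean algebra for $\Omega<\alpha<\kappa^{++}$. In particular, under GCH, hence under $\mathbf{V=L}$, this holds for every $\kappa$ with $\operatorname{cf}(\kappa)>\omega$, so for every regular uncountable $\kappa$. The answer to the Question is negative.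
\end{corollary}

\begin{proof}
If $\alpha\ge1$, a $(\kappa,\alpha)$-Boolean algebra has $\kappa_0=\kappa$ atoms, so $\alpha\le\Omega<(2^\kappa)^+=\kappa^{++}$. Now assume GCH and $\operatorname{cf}(\kappa)>\omega$; it suffices to show $\kappa^\omega=\kappa$. Every function $\omega\to\kappa$ is bounded, so it maps into some infinite ordinal $\mu<\kappa$. For each such $\mu$ there are at most $|\mu|^{|\mu|}=2^{|\mu|}=|\mu|^+\le\kappa$ functions $\omega\to\mu$. Hence $\kappa^\omega\le\kappa\cdot\kappa=\kappa$.
\end{proof}

There is no conflict with (C). There $\alpha$ is fixed before forcing, and the bound $\Omega$ computed in the extension may exceed it. The heights that do occur in $L$ are described by the next theorem. An ordinal $\gamma$ is \emph{additively indecomposable} if $\alpha+\beta<\gamma$ whenever $\alpha,\beta<\gamma$.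

\begin{theorem}\label{thm:L}
Assume $\mathbf{V=L}$ and let $\kappa$ be regular. There is an ordinal $\Omega_\kappa\le\kappa^{++}$ such that a $(\kappa,\alpha)$-Boolean algebra exists if and only if $\alpha<\Omega_\kappa$. If $\kappa=\omega$, then $\Omega_\omega=\omega_2$. If $\kappa>\omega$, then $\kappa^+<\Omega_\kappa<\kappa^{++}$, $\operatorname{cf}(\Omega_\kappa)=\kappa^+$, and $\Omega_\kappa$ is additively indecomposable.
\end{theorem}

The idea behind Theorem~\ref{thm:bound} is to repair the count. There may be too many algebras, so we replace each algebra by a coarser object: the function that assigns to a countable set $a$ of atoms the rank of the trace of the algebra on $a$. There are only $2^\kappa$ such functions. They carry a well-founded order that does not depend on the algebra, and the rank of the function in this order turns out to be at least the height of the algebra. A well-founded order on $2^\kappa$ points has rank below $(2^\kappa)^+$.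

\section{Ranks, splitting, and Stone spaces}\label{sec:rank}

We write $b-c$ for the meet of $b$ with the complement of $c$, and call $b,c$ \emph{disjoint} if $b\wedge c=0$.

\begin{lemma}\label{lem:count}
Let $C$ be an sBA. There is an ordinal $\beta$ with $|\beta|\le|C|$ and $I_\beta=C$. If $C$ has at most $\kappa$ atoms, $\kappa$ infinite, then $\operatorname{ht}(C)<(2^\kappa)^+$.
\end{lemma}

\begin{proof}
If $I_\gamma\ne C$, then $C/I_\gamma$ is nontrivial and atomic, so it has an atom $c_\gamma/I_\gamma$, and $c_\gamma\in I_{\gamma+1}\setminus I_\gamma$. The elements $c_\gamma$ are distinct for distinct $\gamma$. So $I_\beta=C$ for some $\beta$, and the least such $\beta$ has $|\beta|\le|C|$. Also $\operatorname{ht}(C)\le\beta$, since $C/I_\beta$ is trivial. Finally, the map sending $c$ to the set of atoms below $c$ is one-to-one: if $c\not\le d$, an atom below $c-d$ is below $c$ and not below $d$. So $|C|\le2^\kappa$ if there are at most $\kappa$ atoms.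
\end{proof}

For $c\in C$ we may therefore define the \emph{rank} $\operatorname{rk}_C(c)=\min\{\gamma:c\in I_\gamma\}$. Thus $\operatorname{rk}_C(c)>\gamma$ means $c\notin I_\gamma$. The rank is $0$ only for $c=0$; it is never a limit ordinal, because $I_\lambda$ is a union; and if $|C|\le2^\omega$, all ranks are below $(2^\omega)^+$ by Lemma~\ref{lem:count}.

The definition of $I_{\eta+1}$ refers to all atoms of a quotient. The next lemma replaces it by a condition on countably many elements, and this is the reason why countable sets of atoms carry information about ranks.

\begin{lemma}[Splitting]\label{lem:split}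
Let $C$ be an sBA, $c\in C$, and $\eta$ an ordinal. Then $c\notin I_{\eta+1}$ if and only if there are pairwise disjoint $c_n\le c$ $(n<\omega)$ with $c_n\notin I_\eta$.
\end{lemma}

\begin{proof}
Write $\bar d$ for $d/I_\eta$. By the definition of $I_{\eta+1}$, we have $c\in I_{\eta+1}$ if and only if $\bar c$ lies below a join of finitely many atoms of $C/I_\eta$.

Suppose $\bar c\le e_1\vee\dots\vee e_k$ with atoms $e_i$. A nonzero element below $\bar c$ meets some $e_i$ and so lies above it, and disjoint elements cannot lie above the same atom. So at most $k$ pairwise disjoint nonzero elements lie below $\bar c$. Elements $c_n$ as in the lemma would give infinitely many, namely the $\bar c_n$.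

Conversely, let $c\notin I_{\eta+1}$. Infinitely many atoms of $C/I_\eta$ lie below $\bar c$: if $e_1,\dots,e_k$ are atoms below $\bar c$, then $\bar c-(e_1\vee\dots\vee e_k)\ne0$, and as $C/I_\eta$ is atomic there is a further atom below this difference. Let $e_n$ $(n<\omega)$ be distinct atoms below $\bar c$. Choose $d_n$ with $\bar d_n=e_n$; replacing $d_n$ by $d_n\wedge c$ does not change $\bar d_n$, so let $d_n\le c$. Put $c_n=d_n-\bigvee_{m<n}d_m$. The $c_n$ are pairwise disjoint, and $\bar c_n=e_n-\bigvee_{m<n}e_m=e_n\ne0$.
\end{proof}

\begin{corollary}\label{cor:min}
If $c_n\le c$ $(n<\omega)$ are pairwise disjoint and nonzero, then $\operatorname{rk}_C(c)>\min_n\operatorname{rk}_C(c_n)$.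
\end{corollary}

\begin{proof}
The minimum is the rank of a nonzero element, so it is a successor $\eta+1$. Then $c_n\notin I_\eta$ for all $n$, and Lemma~\ref{lem:split} gives $c\notin I_{\eta+1}$.
\end{proof}

For Example~\ref{ex:omega1} and for Section~\ref{sec:L} we recall the topological translation; see \cite{Roitman}. The \emph{Cantor--Bendixson derivatives} of a space $X$ are the closed sets defined by $X^{(0)}=X$, $X^{(\alpha+1)}=X^{(\alpha)}\setminus\{\text{isolated points of }X^{(\alpha)}\}$, and $X^{(\lambda)}=\bigcap_{\alpha<\lambda}X^{(\alpha)}$ for limit $\lambda$. The space is \emph{scattered} if every nonempty subspace has an isolated point, and \emph{zero-dimensional} if its clopen sets form a base. By Stone duality, every Boolean algebra $B$ is isomorphic, by a map $b\mapsto[b]$, to the algebra $\operatorname{Clop}(S)$ of clopen subsets of a compact Hausdorff zero-dimensional space $S$, unique up to homeomorphism. Ideals $I$ of $B$ correspond to closed sets $F_I=S\setminus\bigcup_{b\in I}[b]$, every closed set arises in this way, and $b/I\mapsto[b]\cap F_I$ is an isomorphism of $B/I$ onto $\operatorname{Clop}(F_I)$. The atoms of $\operatorname{Clop}(F)$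 are the singletons of isolated points of $F$, so $\operatorname{Clop}(F)$ is atomic if and only if the isolated points are dense in $F$. Two consequences follow.
\begin{itemize}
\item $B$ is superatomic if and only if $S$ is scattered. If $S$ is scattered and $F$ is closed, a nonempty relatively open subset of $F$ has an isolated point, which is isolated in $F$. Conversely, if $Y\ne\emptyset$ and the closure of $Y$ has an isolated point, that point lies in $Y$ and is isolated in $Y$.
\item $F_{I_\alpha}=S^{(\alpha)}$, by induction: passing to $I_{\alpha+1}$ removes the sets $[b]$ that meet $S^{(\alpha)}$ in a single isolated point, and unions of ideals correspond to intersections. Hence $\operatorname{ht}(B)$ is the least $\delta$ with $S^{(\delta)}$ finite, $\kappa_\alpha$ is the number of isolated points of $S^{(\alpha)}$, and $\operatorname{rk}_B(1)$ is the least $\gamma$ with $S^{(\gamma)}=\emptyset$.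
\end{itemize}

\section{Traces on countable sets of atoms}\label{sec:trace}

Fix an infinite cardinal $\kappa$ and a cofinal set $D\subseteq[\kappa]^{\le\omega}$. The cardinality hypotheses of Theorem~\ref{thm:bound} will not be needed before Lemma~\ref{lem:Omega}. A set $a\in D$ is a useful sample of $\kappa$ when it contains whichever countable set we are currently interested in, so we call a family of samples small if all of its members miss a point of one fixed countable set:
\[
J=\{S\subseteq D:\ \text{there is }x\in[\kappa]^{\le\omega}\text{ such that }x\not\subseteq a\text{ for all }a\in S\},\qquad J^+=\mathcal P(D)\setminus J .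
\]
The family $J$ is closed under subsets. It is closed under countable unions: if $x_n$ witnesses $S_n\in J$, then $\bigcup_nx_n$ witnesses $\bigcup_nS_n\in J$. And $D\in J^+$, since $D$ is cofinal. For $T\subseteq D$, we say that a statement holds for \emph{almost all} $a\in T$ if the set of $a\in T$ for which it fails is in $J$. We shall use $J$ through two facts.
\begin{enumerate}
\item[(J1)] For every $x\in[\kappa]^{\le\omega}$, almost all $a\in D$ contain $x$.
\item[(J2)] If each of countably many statements holds for almost all $a\in T$, then for almost all $a\in T$ they all hold; if $T\in J^+$, they all hold for at least one $a\in T$.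
\end{enumerate}
For $\kappa=\omega_1$ one may take for $D$ the set of countable limit ordinals, each being the set of smaller ordinals. Then $J$ is the ideal of bounded subsets of $D$: if $S\subseteq\delta$, then $x=\delta$ is contained in no member of $S$, and if $S$ is unbounded, every countable $x$ is contained in a member of $S$. ``Almost all'' then means ``all sufficiently large''. In particular the first hypothesis of Theorem~\ref{thm:bound} always holds for $\kappa=\omega_1$.

Let $B$ be an sBA with at most $\kappa$ atoms. We identify the set $A$ of atoms with a subset of $\kappa$. For $b\in B$ and $a\in D$ the \emph{trace} of $b$ on $a$ is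
\[
b|a=\{x\in A\cap a:\ x\le b\}.
\]
An atom lies below $b\wedge c$ if and only if it lies below both, and below the complement of $b$ if and only if it does not lie below $b$. So $b\mapsto b|a$ is a homomorphism of $B$ onto a subalgebra $B_a$ of $\mathcal P(A\cap a)$. A homomorphic image of $B_a$ is a homomorphic image of $B$, so $B_a$ is an sBA, and $|B_a|\le2^\omega$ since $a$ is countable. Put
\[
\theta=(2^\omega)^+,\qquad W={}^D\theta,\qquad \psi_b(a)=\operatorname{rk}_{B_a}(b|a),
\]
where ${}^D\theta$ is the set of functions from $D$ to $\theta$. Ranks in $B_a$ are below $\theta$, so $\psi_b\in W$. The set $W$ depends on $\kappa$ and $D$, not on $B$.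

How much of the rank of $b$ does $\psi_b$ retain? Countable ranks are visible in the values themselves. The next proposition is not used later, but its proof is the proof of Theorem~\ref{thm:bound} in the simplest case.

\begin{proposition}\label{prop:ctble}
If $\rho<\omega_1$ and $b\in B\setminus I_\rho(B)$, then $\psi_b(a)>\rho$ for almost all $a\in D$.
\end{proposition}

\begin{proof}
Induction on $\rho$. If $\rho=0$, pick an atom $x\le b$; by (J1) almost all $a$ contain $x$, and then $b|a\neq\emptyset$. If $\rho=\eta+1$, split $b$ by Lemma~\ref{lem:split} into disjoint $b_n\notin I_\eta$. By induction and (J2), for almost all $a$ we have $\psi_{b_n}(a)>\eta$ for all $n$. The $b_n|a$ are then disjoint nonzero elements below $b|a$, so $\psi_b(a)>\min_n\psi_{b_n}(a)\ge\eta+1$ by Corollary~\ref{cor:min}. If $\rho$ is a limit, then by induction and (J2), applied to the countably many $\eta<\rho$, for almost all $a$ we have $\psi_b(a)\ge\rho$; equality is impossible because ranks are not limits.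
\end{proof}

The limit step needs $\rho$ countable, and the statement fails at $\rho=\omega_1$.

\begin{example}\label{ex:omega1}
Give the ordinal $K_\delta=\delta+1$ the order topology. It is compact, Hausdorff and zero-dimensional, and it is scattered because the least point of a subset is isolated in it. For $\varepsilon\ge1$, the derivative $K_\delta^{(\varepsilon)}$ is the set of ordinals $\omega^\varepsilon\nu\le\delta$ with $\nu\ge1$. Indeed, $K_\delta^{(1)}$ is the set of limit ordinals; the map $\nu\mapsto\omega^\varepsilon\nu$ is increasing and continuous, so $\omega^\varepsilon\nu$ survives the next derivative exactly when $\nu$ is a limit $\omega\nu'$; and at limit $\varepsilon$ we use that $\xi\neq0$ is a multiple of $\omega^\varepsilon$ exactly when the last exponent in its Cantor normal form is at least $\varepsilon$.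

Let $B=\operatorname{Clop}(K_{\omega_1})$. Since $\omega^{\omega_1}=\omega_1$, we get $K_{\omega_1}^{(\omega_1)}=\{\omega_1\}$, so $1\notin I_{\omega_1}(B)$. The atoms are the isolated points, namely $0$ and the successor ordinals; let $A\subseteq\omega_1$ be this set, and let $D$ be the set of countable limit ordinals. For $\delta\in D$, the set $K_\delta$ is clopen in $K_{\omega_1}$ and $A\cap\delta$ is dense in $K_\delta$, so $B_\delta\cong\operatorname{Clop}(K_\delta)$. If $\omega^\varepsilon\le\delta<\omega^{\varepsilon+1}$, then $K_\delta^{(\varepsilon)}\ne\emptyset=K_\delta^{(\varepsilon+1)}$, so $\psi_1(\delta)=\varepsilon+1$.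

Thus all values of $\psi_1$ are countable, and no single trace sees the rank $\omega_1+1$. The function as a whole does see it: for each countable $\varepsilon$ we have $\psi_1(\delta)>\varepsilon$ as soon as $\delta\ge\omega^\varepsilon$. So $\psi_1$ lies above the chain of all countable constant functions, which has length $\omega_1$, in the order of eventual domination.
\end{example}

Comparison with constants could in any case not detect ranks beyond $\theta$. The example shows what to measure instead: the position of $\psi_b$ among all functions in $W$.

\section{Norms of ordinal functions}\label{sec:norm}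

For $T\in J^+$ and $f,g\in W$ put
\[
g<_Tf\iff g(a)<f(a)\ \text{for almost all }a\in T .
\]
The bound $\Omega$ will come from $T=D$; the induction in Section~\ref{sec:proof} will force us to consider all $T$. The relation $<_T$ is well founded: if $f_{n+1}<_Tf_n$ for all $n$, then (J2) gives $a\in T$ with $f_0(a)>f_1(a)>\cdots$, which is impossible for ordinals. So we may define the \emph{norm} of $f$ on $T$ by recursion as its rank,
\[
\|f\|_T=\sup\{\|g\|_T+1:\ g\in W,\ g<_Tf\}.
\]
We use the definition in the form
\begin{equation}\label{eq:norm}
\|f\|_T>\eta\iff\text{there is }g<_Tf\text{ with }\|g\|_T\ge\eta .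
\end{equation}
If $f$ and $f'$ agree on $T$, they have the same $<_T$-predecessors, so $\|f\|_T=\|f'\|_T$. The constant function with value $\varepsilon<\theta$ has norm at least $\varepsilon$, by induction on $\varepsilon$ and \eqref{eq:norm}. In Example~\ref{ex:omega1} this gives $\|\psi_1\|_D>\varepsilon$ for all countable $\varepsilon$, so $\|\psi_1\|_D\ge\omega_1$: the norm recovers the height.

\begin{lemma}\label{lem:Omega}
The set $\Omega=\{\|f\|_D:f\in W\}$ is an ordinal. If $|D|\le\kappa$ and $2^\omega<2^\kappa$, then $\Omega<(2^\kappa)^+$.
\end{lemma}

\begin{proof}
Let $\eta<\|f\|_D$. Among the functions of norm at least $\eta$ choose $g$ of least norm. If $\|g\|_D>\eta$, then \eqref{eq:norm} gives $h<_Dg$ with $\eta\le\|h\|_D<\|g\|_D$, contrary to the choice of $g$. So $\eta=\|g\|_D\in\Omega$, and $\Omega$ is a downward closed set of ordinals. Under the stated hypotheses $\theta\le2^\kappa$, so $|\Omega|\le|W|\le(2^\kappa)^\kappa=2^\kappa$.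
\end{proof}

A lower bound for the norm that holds on each piece of a countable partition holds on the whole set, because the witnesses on the pieces can be glued.

\begin{lemma}[Gluing]\label{lem:glue}
Let $T\in J^+$ be the disjoint union of sets $T_n$ $(n<\omega)$, and let $g\in W$ satisfy $\|g\|_{T_n}\ge\eta$ whenever $T_n\in J^+$. Then $\|g\|_T\ge\eta$.
\end{lemma}

\begin{proof}
Induction on $\eta$, for all $g$. We must show $\|g\|_T>\eta'$ for each $\eta'<\eta$; for $\eta=0$ there is nothing to prove. For each $n$ with $T_n\in J^+$ we have $\|g\|_{T_n}>\eta'$, so \eqref{eq:norm} gives $h_n<_{T_n}g$ with $\|h_n\|_{T_n}\ge\eta'$. Let $h$ agree with $h_n$ on each such $T_n$ and be $0$ elsewhere. The set $\{a\in T:h(a)\ge g(a)\}$ is covered by the sets $T_n$ that lie in $J$ and the sets $\{a\in T_n:h_n(a)\ge g(a)\}$ for $T_n\in J^+$. These are countably many members of $J$, so $h<_Tg$. Also $\|h\|_{T_n}=\|h_n\|_{T_n}\ge\eta'$ whenever $T_n\in J^+$, so $\|h\|_T\ge\eta'$ by the induction hypothesis. By \eqref{eq:norm}, $\|g\|_T>\eta'$.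
\end{proof}

\section{The norm dominates the rank}\label{sec:proof}

We want to show that $b\notin I_\rho$ implies $\|\psi_b\|_D\ge\rho$. Given $\eta<\rho$, split $b$ into disjoint pieces $b_n\notin I_\eta$; by induction each $\psi_{b_n}$ has norm at least $\eta$, and we need one function below $\psi_b$ of norm at least $\eta$. Corollary~\ref{cor:min} does not place any fixed $\psi_{b_n}$ below $\psi_b$. It places the pointwise minimum $g$ below $\psi_b$, and the index $n$ at which the minimum is attained depends on $a$. Sorting the points $a$ by this index partitions the domain into sets $T_n$ on which $g=\psi_{b_n}$. To apply Lemma~\ref{lem:glue} we need the norm of $\psi_{b_n}$ on $T_n$, not on $D$. So the statement has to be proved for all $T\in J^+$ at once.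

\begin{proposition}\label{prop:main}
Let $B$ be an sBA whose atoms form a subset of $\kappa$. If $b\in B\setminus I_\rho(B)$, then $\|\psi_b\|_T\ge\rho$ for every $T\in J^+$.
\end{proposition}

\begin{proof}
Induction on $\rho$, for all $b$ and $T$ simultaneously. Let $b\notin I_\rho$, $T\in J^+$ and $\eta<\rho$; we show $\|\psi_b\|_T>\eta$. Since $I_{\eta+1}\subseteq I_\rho$, Lemma~\ref{lem:split} gives pairwise disjoint $b_n\le b$ $(n<\omega)$ with $b_n\notin I_\eta$. Let $g(a)=\min_n\psi_{b_n}(a)$, so $g\in W$. By \eqref{eq:norm} it suffices to show $g<_T\psi_b$ and $\|g\|_T\ge\eta$.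

\emph{$g<_T\psi_b$.} Each $b_n$ is nonzero and $B$ is atomic, so pick an atom $x_n\le b_n$. By (J1), almost all $a$ contain $\{x_n:n<\omega\}$. For such $a$ the traces $b_n|a$ are nonzero, since $x_n\in b_n|a$; they are pairwise disjoint elements of $B_a$ below $b|a$. Corollary~\ref{cor:min}, applied in $B_a$, gives $\psi_b(a)>g(a)$.

\emph{$\|g\|_T\ge\eta$.} Let $T_n$ be the set of $a\in T$ such that $n$ is least with $\psi_{b_n}(a)=g(a)$. Then $T$ is the disjoint union of the $T_n$. If $T_n\in J^+$, the induction hypothesis for $\eta$, $b_n$ and $T_n$ gives $\|g\|_{T_n}=\|\psi_{b_n}\|_{T_n}\ge\eta$. Lemma~\ref{lem:glue} gives $\|g\|_T\ge\eta$.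
\end{proof}

Limit ordinals $\rho$ need no separate treatment here: the witnesses $g$ for different $\eta<\rho$ are never combined, so the obstacle met in Proposition~\ref{prop:ctble} has disappeared.

\begin{proof}[Proof of Theorem~\ref{thm:bound}]
Choose $D$ cofinal with $|D|\le\kappa$ and let $\Omega<(2^\kappa)^+$ be the ordinal of Lemma~\ref{lem:Omega}; it depends only on $\kappa$ and $D$. Let $B$ be an sBA with at most $\kappa$ atoms and let $\rho<\operatorname{ht}(B)$. Then $B/I_\rho$ is infinite, so $1\notin I_\rho$. By Proposition~\ref{prop:main} with $T=D$ we get $\rho\le\|\psi_1\|_D<\Omega$. Hence $\operatorname{ht}(B)\le\Omega$.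
\end{proof}

\begin{remark}[The hypotheses]\label{rem:hyp}
The inequality $\operatorname{ht}(B)\le\Omega$ holds for every infinite $\kappa$ and every cofinal $D$. The hypotheses $|D|\le\kappa$ and $2^\omega<2^\kappa$ serve only to make $\Omega$ smaller than the counting bound $(2^\kappa)^+$. If $2^\omega=2^\kappa$, then $\theta=(2^\kappa)^+$, the constant functions already give $\Omega\ge\theta$, and nothing is gained. For $\kappa=\omega$ the collapse is explicit. A cofinal $D$ must contain $\omega$ itself, and $S\in J$ if and only if $\omega\notin S$. So ``almost all $a$'' means ``$a=\omega$'', we have $\|f\|_D=f(\omega)$, the algebra $B_\omega$ is isomorphic to $B$, and $\psi_b(\omega)$ is just $\operatorname{rk}_B(b)$. In this case the conclusion itself can fail: under CH, (A) gives heights cofinal in $\omega_2=(2^\omega)^+$.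
\end{remark}

\section{The set of heights under $\mathbf{V=L}$}\label{sec:L}

Let $\kappa$ be an infinite cardinal and let $H(\kappa)$ be the set of $\alpha$ for which a $(\kappa,\alpha)$-Boolean algebra exists; $0,1\in H(\kappa)$ by the examples in Section~\ref{sec:intro}. We prove in ZFC that $H(\kappa)$ is an initial segment of the ordinals with three closure properties, and then read off Theorem~\ref{thm:L}. The constructions are open subspaces, sums and products. The first two need not produce compact spaces, so we pass from Stone spaces to locally compact ones.

For a scattered space $X$, the \emph{levels} are $X_\beta=X^{(\beta)}\setminus X^{(\beta+1)}$, and $\ell(x)$ is the unique $\beta$ with $x\in X_\beta$. If $X_\beta=\emptyset$, then $X^{(\beta)}$ has no isolated point and so is empty. For open $U\subseteq X$ we have $U^{(\gamma)}=U\cap X^{(\gamma)}$, by induction, because a point of $U\cap Y$ is isolated in $U\cap Y$ if and only if it is isolated in $Y$. A \emph{$(\kappa,\alpha)$-space} is a locally compact, Hausdorff, zero-dimensional, scattered space $X$ with $X^{(\alpha)}=\emptyset$ and $|X_\beta|=\kappa$ for all $\beta<\alpha$. The result of \cite{JW}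 is that a $(\omega,\alpha)$-space exists for every $\alpha$ with $0<\alpha<\omega_2$.

\begin{lemma}\label{lem:space}
Let $\alpha\ge1$. If $X$ is a $(\kappa,\alpha)$-space, its one-point compactification $X^*=X\cup\{\infty\}$ is compact, Hausdorff, zero-dimensional and scattered, with levels $X_\beta$ $(\beta<\alpha)$ and $\{\infty\}$ at level $\alpha$. Moreover, $\alpha\in H(\kappa)$ if and only if a $(\kappa,\alpha)$-space exists.
\end{lemma}

\begin{proof}
The space $X$ has a base of compact open sets. A compact $K\subseteq X$ is covered by finitely many of them, and the complement of their union is a clopen neighborhood of $\infty$ disjoint from $K$; so $X^*$ is zero-dimensional. Since $X$ is open in $X^*$, the space $X^*$ is scattered and $(X^*)^{(\gamma)}\cap X=X^{(\gamma)}$. It remains to see that $\infty$ is not isolated in $X^{(\gamma)}\cup\{\infty\}$ for $\gamma<\alpha$. If it were, $X^{(\gamma)}$ would be closed in $X^*$, hence compact. The sets $X^{(\delta)}$, $\gamma\le\delta<\alpha$, would be nonempty, compact and decreasing. If $\alpha$ is a limit, their intersection $X^{(\alpha)}$ would be nonempty. If $\alpha=\delta+1$, then $X^{(\delta)}=X_\delta$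 would be compact and discrete, hence finite, whereas $|X_\delta|=\kappa$. So $(X^*)^{(\alpha)}=\{\infty\}$.

By Section~\ref{sec:rank}, $\operatorname{Clop}(X^*)$ is then a $(\kappa,\alpha)$-Boolean algebra. Conversely, if $S$ is the Stone space of a $(\kappa,\alpha)$-Boolean algebra, the open subspace $S\setminus S^{(\alpha)}$ has the levels $S_\beta$ $(\beta<\alpha)$ and empty $\alpha$-th derivative, so it is a $(\kappa,\alpha)$-space.
\end{proof}

\begin{lemma}\label{lem:easy}
$H(\kappa)$ is an initial segment of the ordinals, closed under successors and under suprema of at most $\kappa$ elements.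
\end{lemma}

\begin{proof}
Since $0,1\in H(\kappa)$, we may assume that all ordinals given are nonzero and work with spaces. If $X$ is a $(\kappa,\alpha)$-space and $1\le\beta<\alpha$, the open subspace $X\setminus X^{(\beta)}$ is a $(\kappa,\beta)$-space. In a topological sum each summand is open, so a level of the sum is the union of the corresponding levels of the summands. Thus if $X_i$ is a $(\kappa,\alpha_i)$-space for $i$ in a nonempty set of size at most $\kappa$, then for $\beta<\sup_i\alpha_i$ level $\beta$ of the sum has size between $\kappa$ and $\kappa\cdot\kappa$, and the sum is a $(\kappa,\sup_i\alpha_i)$-space. If $X$ is a $(\kappa,\alpha)$-space, the sum of $\kappa$ copies of $X^*$ has levels of size $\kappa\cdot\kappa$ below $\alpha$ and the $\kappa$ points $\infty$ at level $\alpha$, by Lemma~\ref{lem:space}; it is a $(\kappa,\alpha+1)$-space.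
\end{proof}

By induction on $\alpha$, Lemma~\ref{lem:easy} gives $\alpha\in H(\kappa)$ for all $\alpha<\kappa^+$. Starting from $\kappa^+$ it reaches only the ordinals below $\kappa^++\kappa^+$, since that ordinal has cofinality $\kappa^+$. To add heights we use products. A product is symmetric in its factors and ordinal addition is not, so the level of a pair is governed by the natural sum. Write $\xi=\sum_\varepsilon\omega^\varepsilon m_\varepsilon$ and $\eta=\sum_\varepsilon\omega^\varepsilon n_\varepsilon$ in Cantor normal form, with decreasing exponents and finitely many nonzero coefficients. The \emph{natural sum} is $\xi\oplus\eta=\sum_\varepsilon\omega^\varepsilon(m_\varepsilon+n_\varepsilon)$. It is commutative and has the following properties.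
\begin{enumerate}
\item[(N1)] It is strictly increasing in each argument, because ordinals are compared by the coefficient at the largest exponent where they differ.
\item[(N2)] $\xi+\eta\le\xi\oplus\eta$, because $\xi+\eta$ arises by deleting the terms of $\xi$ below the leading exponent of $\eta$ and then adding coefficients.
\item[(N3)] Each $\zeta$ has only finitely many representations $\zeta=\xi\oplus\eta$, because each of its finitely many nonzero coefficients splits in finitely many ways.
\item[(N4)] If $\zeta<\xi\oplus\eta$, then $\zeta\le\xi'\oplus\eta$ for some $\xi'<\xi$ or $\zeta\le\xi\oplus\eta'$ for some $\eta'<\eta$. Indeed, let $\varepsilon$ be the least exponent occurring in $\xi\oplus\eta$, say in $\xi=\xi_0+\omega^\varepsilon$, where $\xi_0$ is $\xi$ with $m_\varepsilon$ lowered by one. Then $\xi\oplus\eta=(\xi_0\oplus\eta)+\omega^\varepsilon$, so $\zeta\le(\xi_0\oplus\eta)+\delta$ for some $\delta<\omega^\varepsilon$. All exponents of $\delta$ are below $\varepsilon$, so $\xi'=\xi_0+\delta<\xi$ and $\xi'\oplus\eta=(\xi_0\oplus\eta)+\delta$.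
\end{enumerate}

\begin{lemma}\label{lem:prod}
For scattered spaces $X,Y$ and every ordinal $\zeta$,
\[
(X\times Y)^{(\zeta)}=\{(x,y):\ \ell(x)\oplus\ell(y)\ge\zeta\}.
\]
\end{lemma}

\begin{proof}
Let $Z_\zeta$ be the right-hand side. Then $Z_0=X\times Y$ and $Z_\lambda=\bigcap_{\zeta<\lambda}Z_\zeta$ for limit $\lambda$. So it suffices to show that a point $(x,y)\in Z_\zeta$, with $\xi=\ell(x)$ and $\eta=\ell(y)$, is isolated in $Z_\zeta$ if and only if $\xi\oplus\eta=\zeta$.

Let $\xi\oplus\eta=\zeta$. As $x$ is isolated in $X^{(\xi)}$ and $y$ in $Y^{(\eta)}$, there are open $U\ni x$ and $V\ni y$ whose other points have level below $\xi$ and below $\eta$, respectively. Any other point $(x',y')$ of $U\times V$ has $\ell(x')\le\xi$ and $\ell(y')\le\eta$ with at least one inequality strict, so $\ell(x')\oplus\ell(y')<\zeta$ by (N1). Thus $(U\times V)\cap Z_\zeta=\{(x,y)\}$.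

Let $\xi\oplus\eta>\zeta$. By (N4), and exchanging the factors if necessary, $\xi'\oplus\eta\ge\zeta$ for some $\xi'<\xi$. Since $x\in X^{(\xi'+1)}$, every neighborhood of $x$ contains some $x'\ne x$ with $\ell(x')\ge\xi'$, and $(x',y)\in Z_\zeta$ by (N1). So $(x,y)$ is not isolated in $Z_\zeta$.
\end{proof}

\begin{lemma}\label{lem:sum}
If $\alpha,\beta\in H(\kappa)$, then $\alpha+\beta\in H(\kappa)$.
\end{lemma}

\begin{proof}
We may assume $\alpha,\beta\ge1$. The product of a $(\kappa,\alpha)$-space and a $(\kappa,\beta)$-space may be too short: for $\alpha=\omega$ and $\beta=1$ all its points have finite level. So we take a $(\kappa,\alpha+1)$-space $X$, which exists by Lemma~\ref{lem:easy}, and a $(\kappa,\beta)$-space $Y$. The product $X\times Y$ is locally compact, Hausdorff and zero-dimensional. By Lemma~\ref{lem:prod} some derivative of it is empty; let $\gamma$ be least with $(X\times Y)^{(\gamma)}=\emptyset$. The product is scattered: in a nonempty subspace, a point of least level $\zeta$ is isolated in the $\zeta$-th derivative, which contains the subspace. Its level $\zeta$ is the union of the sets $X_\xi\times Y_\eta$ with $\xi\oplus\eta=\zeta$, $\xi\le\alpha$,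 $\eta<\beta$. For $\zeta<\gamma$ the level is nonempty, and by (N3) it is a finite union of sets of size $\kappa\cdot\kappa=\kappa$. So $X\times Y$ is a $(\kappa,\gamma)$-space. For $\beta'<\beta$ the level $\alpha\oplus\beta'$ contains $X_\alpha\times Y_{\beta'}\neq\emptyset$, so $\gamma>\alpha\oplus\beta'\ge\alpha+\beta'$ by (N2). Hence $\gamma\ge\sup_{\beta'<\beta}(\alpha+\beta'+1)=\alpha+\beta$, and $\alpha+\beta\in H(\kappa)$ because $H(\kappa)$ is an initial segment.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:L}]
Assume $\mathbf{V=L}$, so GCH holds. By Lemma~\ref{lem:count}, every nonzero element of $H(\kappa)$ is below $(2^\kappa)^+=\kappa^{++}$. By Lemma~\ref{lem:easy}, $H(\kappa)$ is an ordinal $\Omega_\kappa\le\kappa^{++}$, and a $(\kappa,\alpha)$-Boolean algebra exists if and only if $\alpha<\Omega_\kappa$. For $\kappa=\omega$, \cite{JW} and Lemma~\ref{lem:space} give $\Omega_\omega=\omega_2$.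

Let $\kappa>\omega$ be regular. By Corollary~\ref{cor:no}, $\Omega_\kappa\le\Omega+1<\kappa^{++}$. There is a simplified $(\kappa,1)$-morass, as recalled in Section~\ref{sec:intro}, so (B) gives $\kappa^+\in H(\kappa)$, that is, $\kappa^+<\Omega_\kappa$. Closure under successors makes $\Omega_\kappa$ a limit ordinal. If it had cofinality at most $\kappa$, it would be a supremum of at most $\kappa$ elements of $H(\kappa)$, and Lemma~\ref{lem:easy} would give $\Omega_\kappa\in H(\kappa)=\Omega_\kappa$, which is absurd. So $\kappa<\operatorname{cf}(\Omega_\kappa)\le|\Omega_\kappa|=\kappa^+$. By Lemma~\ref{lem:sum}, $\Omega_\kappa$ is additively indecomposable.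
\end{proof}

\begin{thebibliography}{9}

\bibitem{Devlin} Devlin, \emph{Constructibility}.

\bibitem{JW} Juh\'asz and Weiss, On thin-tall scattered spaces, Colloq. Math. 40 (1978).

\bibitem{Roitman} J. Roitman, Superatomic Boolean algebras, in \emph{Handbook of Boolean Algebras}.

\bibitem{Velleman} Velleman, Simplified morasses, J. Symb. Logic 49 (1984).

\end{thebibliography}
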